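# The order of $l$-critically $k$-connected graphs

## Squares of cycles

Put eight vertices $0,1,\dots,7$ on a circle and join $i$ to $i\pm1$ and $i\pm2$ (mod $8$). This is the square $C_8^2$ of the $8$-cycle. How many vertices must we delete to disconnect it?

Suppose deleting $T$ puts $u$ and $v$ in different components. The circle gives two open arcs between $u$ and $v$. If some arc did not contain two consecutive vertices of $T$, we could walk along it from $u$ to $v$ in steps of length $1$ or $2$, jumping over each deleted vertex. So each arc loses two consecutive vertices, and $|T|\ge4$. Four suffice: the neighborhood of a vertex has four elements and isolates it. The connectivity is $4$.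

Now ask for more: is every *pair* of vertices contained in a $4$-element separating set? Up to rotation the pairs are $\{0,1\},\{0,2\},\{0,3\},\{0,4\}$.

- $\{0,1\}\subset\{0,1,3,4\}$, which separates $\{2\}$ from $\{5,6,7\}$.
- $\{0,2\}\subset\{7,0,2,3\}$, which separates $\{1\}$ from $\{4,5,6\}$.
- $\{0,3\}\subset\{7,0,3,4\}$, which separates $\{1,2\}$ from $\{5,6\}$.
- $\{0,4\}\subset\{7,0,4,5\}$, which separates $\{1,2,3\}$ from $\{6\}$.

So yes. If we delete any two vertices, what remains can be disconnected by two further vertices; each deleted vertex was as damaging as it could possibly be.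

Nothing is special about $8$. Take $C_N^2$ with $N\ge8$. The arc argument gives connectivity at least $4$, and all degrees are $4$. Consider a pair $a$, $b=a+t$ with $1\le t\le N/2$. If $t\ge2$, the set $\{a-1,a,b,b+1\}$ separates the $t-1\ge1$ vertices $a+1,\dots,b-1$ from the $N-t-3\ge N/2-3\ge1$ vertices $b+2,\dots,a-2$. If $t=1$, the set $\{a,b,b+2,b+3\}$ is the neighborhood of $b+1$. So every pair lies in a $4$-element separating set, while the graph has connectivity $4$ and as many vertices as we like.

What about triples? Let $T$ be a $4$-element separating set of $C_N^2$. Each of two arcs contains two consecutive elements of $T$, so $T=\{i,i+1\}\cup\{j,j+1\}$. The vertices $0,2,4$ are pairwise non-consecutive on the circle, and two of any three elements of $T$ are consecutive, so $\{0,2,4\}$ lies in no such $T$. The example dies at triples. So: if every *triple* lies in a smallest separating set, and those have $k$ elements, is the number of vertices bounded in terms of $k$? By which function?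

## Critical connectivity and three theorems

All graphs are finite and simple, with at least one vertex. A **separating set** of $G$ is a set $T\subseteq V(G)$ with $G-T$ disconnected. The connectivity $\kappa(G)$ of a non-complete graph is the smallest size of a separating set, and $\kappa(K_m)=m-1$.

**Definition.** Let $l\ge1$. A graph $G$ with $\kappa(G)=k$ is *$l$-critically $k$-connected* if $\kappa(G-X)=k-|X|$ for every $X\subseteq V(G)$ with $|X|\le l$.

Deleting $X\neq V(G)$ never lowers the connectivity by more than $|X|$. Indeed, if $S$ separates $G-X$, then $S\cup X$ separates $G$, so $|S|\ge k-|X|$. If $G-X$ is complete, its connectivity is $|V(G)|-|X|-1\ge k-|X|$. So critical means that every deletion does the maximal damage. The following makes this usable.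

**(1)** *Let $G$ be non-complete with $\kappa(G)=k$.*
*(a) If every set of at most $l$ vertices lies in a $k$-element separating set, then $G$ is $l$-critically $k$-connected.*
*(b) If $G$ is $l$-critically $k$-connected, then $k\ge l$, and every $l$-set $X$ lies in a separating set $T_X$ with $|T_X|=k$.*

For (a): if $X\subseteq T$ with $T$ separating and $|T|=k$, then $T\setminus X$ separates $G-X$, so $\kappa(G-X)\le k-|X|$, and the other inequality was just shown. For (b), let $n=|V(G)|$. As $G$ is not complete, $n\ge k+2$. Take $X$ with $|X|=\min(l,n-1)$. Then $0\le\kappa(G-X)=k-|X|$, so $|X|\le k\le n-2$. Thus $|X|=l$ and $l\le k$. Now let $X$ be any $l$-set. If $G-X$ were complete, then $\kappa(G-X)=n-|X|-1\ge k-|X|+1$, a contradiction. So $G-X$ is not complete and has a separating set $T'$ of size $k-|X|$; put $T_X=T'\cup X$.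

A small example for larger $l$: let $G$ be the complete multipartite graph with $t$ parts of size $2$. Two non-adjacent vertices form a part, and to separate them everything else must go, so $k=2t-2$ and the smallest separating sets are the complements of parts. A set of at most $t-1$ vertices misses a part, so by (1)(a) the graph is $(t-1)$-critically $(2t-2)$-connected. With $t=4$ we get a $3$-critically $6$-connected graph on $8$ vertices. Here $n=k+2$ only.

For $l=2$ the squares of cycles show that there is no bound in terms of $k$. For $l=3$ there is one: a result of Mader says that every $3$-critically $k$-connected graph has at most $2k^2-k$ vertices. The question of this lecture is the following.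

**Conjecture D.** There exists $c>0$ for which every $3$-critically $k$-connected graph has at most $ck^{3/2}$ vertices.

It is true, and one can determine the asymptotics for all $l\ge3$.

**Theorem 1 (Conjecture D).** Every $3$-critically $k$-connected graph has at most $c\,k^{3/2}$ vertices, with $c=2\cdot10^6$.

**Theorem 2.** Let $l\ge3$, $C_l=71l^2+3^l$, and let $G$ be a non-complete $l$-critically $k$-connected graph with $n\ge9k$ vertices. Then
$$n^{l-1}\bigl(1-C_l\sqrt{k/n}\bigr)\le(k+1)^l.\tag{2}$$
Consequently, for fixed $l\ge3$, every $l$-critically $k$-connected graph has at most $k^{l/(l-1)}\bigl(1+O_l(k^{-1/(2(l-1))})\bigr)$ vertices.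

**Theorem 3.** For each fixed $l\ge3$ and all large $k$ there is an $l$-critically $k$-connected graph with at least $(1-o(1))k^{l/(l-1)}$ vertices. Hence, if $f_l(k)$ is the maximum order of an $l$-critically $k$-connected graph, then $f_l(k)/k^{l/(l-1)}\to1$ as $k\to\infty$.

In particular the exponent $3/2$ in Theorem 1 is best possible. (Throughout $k\ge1$: deleting a vertex must leave connectivity $k-1\ge0$. The one-vertex graph, where nothing is left, is not counted.)

## Counting neighborhoods, and where the count breaks

Where might $k^{l/(l-1)}$ come from? Suppose every $l$-set $X$ lay in the neighborhood of a single vertex, and all degrees were $k$. Then $\binom nl\le n\binom kl$, that is,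
$$(n-1)(n-2)\cdots(n-l+1)\le k(k-1)\cdots(k-l+1),$$
so $n^{l-1}$ is at most about $k^l$. That is the right answer. But (1)(b) does not give a vertex; it gives a separating set.

The first thing to try is to count separating sets instead: if $\mu$ is the number of $k$-element separating sets, then $\binom nl\le\mu\binom kl$. This needs $\mu$ to be about $n$, and it need not be. In $C_N^2$ the $4$-element separating sets are the sets $\{i,i+1,j,j+1\}$ with at least one vertex in each gap, and there are $N(N-5)/2$ of them. That is enough to cover all pairs for every $N$.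

The second thing to try is to look at a component $E$ of $G-T_X$ and to *merge* such components when they overlap. If $E\subseteq M$, then $X\subseteq T_X$ will be contained in $M$ together with its neighborhood. If the merged sets $M$ are disjoint and each has only $k$ neighbors, then the number of ordered $l$-tuples is at most
$$\sum_M(|M|+k)^l,\qquad\text{where }\sum_M|M|\le n .$$
A merged set contributes $(|M|+k)^l/|M|$ per vertex. For $|M|=1$ this is the $(k+1)^l$ we want, and it remains harmless as long as $|M|$ is small enough that $|M|^{l-1}$ is negligible against $n^{l-1}$. The approach stops at one exact point: a merged set may contain a constant proportion of all vertices, and then the bound is of order $n^l$ and says nothing. In $C_N^2$ this really happens. The arcs $\{a,a+1\}$ whose closed neighborhoods avoid a fixed vertex $r$ overlap one after the other, and their union is a single arc of $N-5$ vertices.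

Two facts get us past this point. First, *large* sets with only $k$ neighbors account for few triples: this is Lemma 3, and it is where $l\ge3$ enters. So we may ignore those $X$ that lie in the neighborhood of a large set. Second, if we stop merging when a set has medium size, then a geometric obstruction, Lemma 2, says that the unmerged pieces overlap the medium sets in a very restricted way.

## Sets with $k$ neighbors, seen from a root

Until the end of the next two sections let $l\ge3$ and let $G=(V,E(G))$ be non-complete, $l$-critically $k$-connected, with $n$ vertices. By (1), $n\ge k+2$ and $k\ge l\ge3$. For each $l$-set $X$ fix one set $T_X$ as in (1)(b).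

For $F\subseteq V$ let $N(F)$ be the set of vertices outside $F$ that have a neighbor in $F$, and let $\overline F=V\setminus(F\cup N(F))$. No edge joins $F$ to $\overline F$. So if $F$ and $\overline F$ are both nonempty, $N(F)$ is a separating set, and
$$F\ne\emptyset\ne\overline F\quad\Longrightarrow\quad|N(F)|\ge k.\tag{3}$$
In $C_N^2$, for $F=\{0,1,\dots,b\}$ with $b\le N-6$, we have $N(F)=\{-2,-1,b+1,b+2\}$, and $\overline F$ is the remaining arc.

Merging needs some care: the union of two sets with nonempty "other side" may have no other side. In $C_{12}^2$ the arcs $F=\{0,\dots,6\}$ and $F'=\{6,\dots,11,0\}$ have $\overline F=\{9\}$ and $\overline{F'}=\{3\}$, but $F\cup F'=V$. The cure is to fix one vertex $r$ that stays on the other side of everything.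

**Step 1: choosing the root.** Counting pairs $(r,X)$ with $r\in T_X$ gives $\sum_{r}\#\{X:r\in T_X\}=\sum_X|T_X|=k\binom nl$. So we can fix a vertex $r$ with
$$r\in T_X\text{ for at most }\tfrac kn\tbinom nl\text{ of the sets }X.\tag{4}$$
Define
$$\mathcal F=\{F\subseteq V:\ F\ne\emptyset,\ G[F]\text{ connected},\ |N(F)|=k,\ r\in\overline F\}.$$

**Step 2: almost every $X$ is seen by a member of $\mathcal F$.** Let $r\notin T_X$, and let $E_X$ be a component of $G-T_X$ not containing $r$. Fix it. Then $N(E_X)\subseteq T_X$ and $r\in\overline{E_X}$, so $|N(E_X)|\ge k=|T_X|$ by (3). Hence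
$$E_X\in\mathcal F,\qquad N(E_X)=T_X\supseteq X.\tag{5}$$

**Lemma 1.** If $F,F'\in\mathcal F$ and $F\cap F'\ne\emptyset$, then $F\cup F'\in\mathcal F$. Moreover, $N(F\cup F')=(N(F)\cup N(F'))\setminus(F\cup F')$.

*Proof.* The formula is immediate from the definition, and $F\cup F'$ induces a connected graph because $F,F'$ do and they intersect. We first show
$$|N(F\cap F')|+|N(F\cup F')|\le|N(F)|+|N(F')|=2k.$$
A vertex of $N(F\cap F')$ has a neighbor in $F$ and in $F'$, so it lies in $F\cup N(F)$ and in $F'\cup N(F')$. It is not in both $F$ and $F'$, so it lies in $N(F)\cup N(F')$. A vertex of $N(F\cup F')$ lies in $N(F)\cup N(F')$ too. Finally, a vertex in $N(F\cap F')\cap N(F\cup F')$ lies in neither $F$ nor $F'$, and so in $N(F)\cap N(F')$. Hence each vertex is counted on the right at least as often as on the left.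

Since $r$ lies in neither $F\cup F'$ nor $N(F)\cup N(F')$, we have $r\in\overline{F\cap F'}$ and $r\in\overline{F\cup F'}$. Both $F\cap F'$ and $F\cup F'$ are nonempty, so by (3) both terms on the left are at least $k$. Their sum is at most $2k$, so both equal $k$. Thus $F\cup F'\in\mathcal F$. $\square$

**Step 3: coordinates.** We want to describe all $F\in\mathcal F$ containing a given vertex by $k$ numbers. Let $e$ lie in some member of $\mathcal F$. Then $e\ne r$ and $e,r$ are non-adjacent, since $r\in\overline F$. As $\kappa(G)=k$, Menger's theorem gives $k$ internally disjoint $e$–$r$ paths $P_1,\dots,P_k$. Fix them, and order each from $e$ to $r$.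

Let $F\in\mathcal F$ be any member containing $e$. Each $P_p$ starts in $F$ and ends in $\overline F$, so it meets $N(F)$, necessarily in an inner vertex. The $k$ paths have disjoint interiors and $|N(F)|=k$. So:
$$N(F)\text{ consists of exactly one inner vertex }\pi_p(F)\text{ of each }P_p.\tag{6}$$
Since no edge joins $F$ to $\overline F$, the vertices of $P_p$ before $\pi_p(F)$ lie in $F$ and those after it lie in $\overline F$. In other words, $F$ reaches along $P_p$ exactly up to $\pi_p(F)$.

## Three sets cannot form a tripod

In $C_N^2$ the members of $\mathcal F$ containing a vertex $e$ are arcs around $e$ avoiding $r$. Among three such arcs, take one reaching farthest to the left and one reaching farthest to the right. Together they cover the third arc, so it has no private part. The next lemma is the general form of this.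

**Lemma 2.** There are no $R_1,R_2,R_3\in\mathcal F$ with a common vertex $e$ such that for each $i$, with $\{i,j,t\}=\{1,2,3\}$, the set $I_i=R_i\cap\overline{R_j}\cap\overline{R_t}$ is nonempty.

*Proof.* Suppose there are. The plan is to bound $|N(I_1)|+|N(I_2)|+|N(I_3)|$ from both sides.

*From below.* We have $e\in R_2$ and $I_1\subseteq\overline{R_2}$, and no edge joins $R_2$ to $\overline{R_2}$. So $e\notin I_1\cup N(I_1)$, that is, $e\in\overline{I_1}$, and $|N(I_1)|\ge k$ by (3). The same holds for $I_2$ and $I_3$. Hence $\sum_i|N(I_i)|\ge3k$.

*From above.* Let $v\in N(I_1)$. A neighbor of $v$ lies in $R_1\cap\overline{R_2}\cap\overline{R_3}$, so $v\in R_1\cup N(R_1)$ and $v\in\overline{R_j}\cup N(R_j)$ for $j=2,3$. As $v\notin I_1$, it must lie in $N(R_1)\cup N(R_2)\cup N(R_3)$. By (6), $v$ is an inner vertex of some $P_p$. Let $a_i$ be the position of $\pi_p(R_i)$ on $P_p$, and let $w$ be the position of $v$. What we know about $v$ reads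
$$\max(a_2,a_3)\le w\le a_1,\qquad w\in\{a_1,a_2,a_3\},$$
so $w\in\{a_1,\max(a_2,a_3)\}$. Hence $N(I_1)$ has at most $2$, $1$, $0$ vertices on $P_p$ according to whether $a_1>$, $=$, $<\max(a_2,a_3)$. The same holds with the indices permuted. So the contribution of $P_p$ to $\sum_i|N(I_i)|$ is

- at most $2+0+0=2$ if the maximum of $a_1,a_2,a_3$ is attained once,
- at most $1+1+0=2$ if it is attained exactly twice,
- at most $1+1+1=3$ if $a_1=a_2=a_3$.

*Comparison.* There are $k$ paths and the sum is at least $3k$, so $a_1=a_2=a_3$ on every path. By (6), $N(R_1)=N(R_2)=N(R_3)$. Each $R_i$ is connected and contains $e$, so each $R_i$ is the component of $G-N(R_1)$ containing $e$. Thus $R_1=R_2$, and $I_1\subseteq R_1\cap\overline{R_2}=\emptyset$, a contradiction. $\square$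

**Lemma 3.** (i) For each vertex $e$, at most $kn^2$ three-element sets $t$ satisfy $t\subseteq N(F)$ for some $F\in\mathcal F$ with $e\in F$.
(ii) For real $s>0$, at most $kn^3/s$ three-element sets $t$ satisfy $t\subseteq N(F)$ for some $F\in\mathcal F$ with $|F|\ge s$.

Part (i) fails badly for pairs: in $C_N^2$ with $N$ even, $e=0$ and $r=N/2$, the arcs $\{-a,\dots,b\}$ with $0\le a,b\le N/2-3$ belong to the analogous family, and $\{-a-1,b+1\}$ runs through $(N/2-2)^2$ pairs, a constant proportion of all pairs. For triples there is a saving from $n^3$ to $kn^2$, because three coordinates leave room for a tripod.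

*Proof.* (i) If $e$ lies in no member of $\mathcal F$ there is nothing to count. Otherwise use the paths of Step 3, and let $m_p$ be the number of inner vertices of $P_p$. By (6), the elements of each $t$ in question lie on three distinct paths. For $p<q<u$ let $B$ be the set of triples $(x,y,z)$ of inner vertices of $P_p,P_q,P_u$ respectively with $\{x,y,z\}\subseteq N(F)$ for some $F\in\mathcal F$ with $e\in F$. We claim
$$|B|\le2(m_pm_q+m_qm_u+m_pm_u).$$
View $B$ as a subset of an $m_p\times m_q\times m_u$ box. On every axis-parallel line mark the (at most) two elements of $B$ with the largest varying coordinate. There are $m_qm_u+m_pm_u+m_pm_q$ such lines. So if the claim fails, some $(x,y,z)\in B$ is never marked. Then on each of the three lines through it there are two elements of $B$ further out. This gives $x<x^*<x'$ on $P_p$ with $(x',y,z)\in B$, and $y<y^*<y'$ on $P_q$ with $(x,y',z)\in B$, and $z<z^*<z'$ on $P_u$ with $(x,y,z')\in B$. Choose $R_1,R_2,R_3\in\mathcal F$ containing $e$ with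
$$\{x',y,z\}\subseteq N(R_1),\qquad\{x,y',z\}\subseteq N(R_2),\qquad\{x,y,z'\}\subseteq N(R_3).$$
By (6), $\pi_p(R_1)=x'$ and $\pi_p(R_2)=\pi_p(R_3)=x$. Since $x^*$ is before $x'$ and after $x$ on $P_p$, we get $x^*\in R_1\cap\overline{R_2}\cap\overline{R_3}$. On $P_q$ we have $\pi_q(R_2)=y'$, $\pi_q(R_1)=\pi_q(R_3)=y$, so $y^*\in R_2\cap\overline{R_1}\cap\overline{R_3}$. On $P_u$, likewise, $z^*\in R_3\cap\overline{R_1}\cap\overline{R_2}$. This contradicts Lemma 2 and proves the claim.

Now sum over $p<q<u$. Each product $m_pm_q$ occurs for $k-2$ choices of the third index, so the total is at most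
$$2(k-2)\sum_{p<q}m_pm_q\le(k-2)\Bigl(\sum_pm_p\Bigr)^2\le kn^2 .$$

(ii) Count pairs $(e,t)$ such that $e\in F$, $t\subseteq N(F)$ for some $F\in\mathcal F$ with $|F|\ge s$. Each $t$ in question is in at least $s$ pairs. Each $e$ is in at most $kn^2$ pairs by (i). So the number of sets $t$ is at most $n\cdot kn^2/s$. $\square$

## Sorting the $l$-tuples

We prove (2). Assume $n\ge9k$ and put $s=\sqrt{kn}$. Then
$$3k\le s\le n,\qquad\frac ks=\frac sn=\sqrt{k/n}.\tag{7}$$
The choice balances two losses that will appear: a proportion of order $k/s$ from sets of size at least $s$, and one of order $s/n$ from medium sets.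

All counts in this section are of *ordered* $l$-tuples of distinct vertices; a tuple has a property if its underlying set $X$ has it. Call $X$ **good** if $r\notin T_X$ and there is no $F\in\mathcal F$ with $|F|\ge s$ and $X\subseteq N(F)$. For good $X$, (5) gives $E_X\in\mathcal F$ and $X\subseteq N(E_X)$, hence $|E_X|<s$.

**Step A: few tuples are not good.** By (4), at most $\frac kn\binom nl\,l!\le kn^{l-1}$ tuples have $r\in T_X$. If $r\notin T_X$ and $X$ is not good, then $X\subseteq N(F)$ with $|F|\ge s$. So the first three coordinates form one of the at most $kn^3/s$ sets of Lemma 3(ii), in one of six orders, and the other $l-3$ coordinates are arbitrary. Hence there are at most $6\frac ksn^l$ such tuples.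

**Step B: medium sets.** To control merging, we set aside as many medium-sized members of $\mathcal F$ as possible. Let $R_1,\dots,R_h$ be a maximal family of pairwise disjoint members of $\mathcal F$ with
$$2s\le|R_i|<3s$$
(possibly $h=0$). Then $h\le n/(2s)$. Put $O=V\setminus\bigcup_iR_i$. For good $X$ let $J(X)=\{i:R_i\cap E_X\ne\emptyset\}$.

**Claim 1.** If $X$ is good and $i\in J(X)$, then $R_i\cap X\ne\emptyset$.

*Proof.* Suppose $R_i\cap X=\emptyset$. By Lemma 1, $R_i\cup E_X\in\mathcal F$, and it has at least $2s\ge s$ elements. Since $X\subseteq N(E_X)$ is disjoint from $E_X$ and from $R_i$, the formula in Lemma 1 gives $X\subseteq N(R_i\cup E_X)$. This contradicts goodness. $\square$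

**Claim 2.** $|J(X)|\le2$ for good $X$.

*Proof.* Suppose $i,j,t\in J(X)$ are distinct. Write $E=E_X$ and $A_a=R_a\cup E$ for $a\in\{i,j,t\}$. These are members of $\mathcal F$ by Lemma 1, and they share the vertices of $E$. Consider
$$R_i\setminus\bigl(E\cup N(E)\cup N(R_j)\cup N(R_t)\bigr).$$
It has more than $2s-s-3k\ge0$ elements by (7), since $|E|<s$. Each of its elements is in $A_i$. It is not in $R_j\cup E$, and not in $N(R_j)\cup N(E)\supseteq N(A_j)$; so it is in $\overline{A_j}$, and likewise in $\overline{A_t}$. So $A_i\cap\overline{A_j}\cap\overline{A_t}\ne\emptyset$, and the same holds with the indices permuted. This contradicts Lemma 2. $\square$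

So every good $X$ has $|J(X)|\in\{0,1,2\}$, and we treat $0$ first. This is where the main term arises.

**Step C: good tuples with $J(X)=\emptyset$.** Here merging works. Take all sets $E_X$ with $X$ good and $J(X)=\emptyset$, and the graph on them in which two sets are adjacent when they intersect. Let $M_1,\dots,M_g$ be the unions over its connected components. They are pairwise disjoint.

We show $M_j\in\mathcal F$ and $|M_j|<2s$. Order the members of a component so that each (after the first) meets the union of the previous ones. By Lemma 1, all partial unions lie in $\mathcal F$. Their sizes start below $s$ and grow in steps less than $s$. If some partial union reached size at least $2s$, the first such one would have size less than $3s$. It would be disjoint from all $R_i$, because $J(X)=\emptyset$ for all sets used. This contradicts the maximality of $R_1,\dots,R_h$.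

If $E_X\subseteq M_j$, then $X\subseteq N(E_X)\subseteq M_j\cup N(M_j)$, a set of $|M_j|+k$ elements. So the number of tuples here is at most $\sum_j(|M_j|+k)^l$. Let $\gamma(m)=(m+k)^l/m$ on $[1,2s]$. The derivative of $\log\gamma$ is $\frac{(l-1)m-k}{m(m+k)}$, which changes sign at most once, from negative to positive. So $\gamma\le\max(\gamma(1),\gamma(2s))\le\gamma(1)+\gamma(2s)$. As $\sum_j|M_j|\le n$ and $2s+k\le3s$,
$$\sum_j(|M_j|+k)^l=\sum_j|M_j|\,\gamma(|M_j|)\le n(k+1)^l+n\frac{(2s+k)^l}{2s}\le n(k+1)^l+\tfrac12\,3^l\,n\,s^{l-1}.$$

**Step D: collecting the sets that touch the medium sets.** Now we prepare the count for $|J(X)|\in\{1,2\}$. For $J\subseteq\{1,\dots,h\}$ with $|J|\in\{1,2\}$ such that $J(X)=J$ for some good $X$, put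
$$Q_J=\bigcup_{i\in J}R_i\ \cup\bigcup_{X\text{ good},\ J(X)=J}E_X .$$
Each of these $E_X$ meets every $R_i$ with $i\in J$. So, starting with one $E_X$, adding the $R_i$ with $i\in J$, then the other $E_X$ one by one, Lemma 1 gives $Q_J\in\mathcal F$. By the definition of $J(X)$ we have $Q_J\subseteq O\cup\bigcup_{i\in J}R_i$. And if $J(X)=J$, then $X\subseteq N(E_X)\subseteq Q_J\cup N(Q_J)$, while $X$ meets each $R_i$, $i\in J$, by Claim 1.

**Claim 3.** A vertex $w\in O$ lies in at most two sets $Q_J$ with $|J|=1$, and in at most six with $|J|=2$.

*Proof.* Suppose first that $w\in Q_{J_1}\cap Q_{J_2}\cap Q_{J_3}$, where each $J_a$ contains an index $i_a$ not in the other two. Let $\{a,b,c\}=\{1,2,3\}$. Then $R_{i_a}$ is contained in $Q_{J_a}$ and disjoint from $Q_{J_b}$ and $Q_{J_c}$. The set $R_{i_a}\setminus(N(Q_{J_b})\cup N(Q_{J_c}))$ has at least $2s-2k>0$ elements and lies in $Q_{J_a}\cap\overline{Q_{J_b}}\cap\overline{Q_{J_c}}$. With $w$ as the common vertex, this contradicts Lemma 2. So no such three sets exist.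

Three distinct singletons $J$ would be of this kind, so at most two singletons occur. Regard the two-element sets $J$ with $w\in Q_J$ as the edges of a graph on $\{1,\dots,h\}$. Three edges at one vertex would be of the forbidden kind, because each has its own other end. So would three pairwise disjoint edges. Hence the maximum degree is at most $2$, and a maximal matching has at most two edges. The ends of a maximal matching with $\mu\le2$ edges are $2\mu$ vertices meeting all edges. Summing their degrees counts every edge at least once and the $\mu$ matching edges twice, so there are at most $4\mu-\mu=3\mu\le6$ edges. $\square$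

**Step E: good tuples with $|J(X)|=1$.** Let $J(X)=\{i\}$. Choose a coordinate ($l$ ways) and put there an element of $R_i$ (fewer than $3s$ ways). In some fixed other coordinate put an element of $Q_{\{i\}}\cup N(Q_{\{i\}})$, in $|Q_{\{i\}}|+k$ ways, and choose the rest arbitrarily. By Claim 3, $\sum_i|Q_{\{i\}}|\le|\bigcup R_i|+2|O|\le2n$, and $hk\le nk/(2s)\le n/6$ by (7). So the number of tuples is at most
$$\sum_il\cdot3s\,(|Q_{\{i\}}|+k)\,n^{l-2}\le3ls\,n^{l-2}\bigl(2n+\tfrac n6\bigr)\le7ls\,n^{l-1}.$$

**Step F: good tuples with $|J(X)|=2$.** Let $J(X)=J=\{i,j\}$. Since $R_i$ and $R_j$ are disjoint, the elements of $X$ in them occupy different coordinates. Choose these coordinates (at most $l^2$ ways) and the two elements (at most $9s^2$ ways). In a fixed third coordinate put an element of $Q_J\cup N(Q_J)$, and choose the rest arbitrarily; this uses $l\ge3$. At most $h^2/2$ sets $J$ occur, and $|Q_J|\le|Q_J\cap O|+6s$. So with Claim 3,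
$$\sum_J(|Q_J|+k)\le6|O|+\tfrac{h^2}2(6s+k)\le6n+\tfrac{n^2}{8s^2}\cdot7s=6n+\tfrac{7n^2}{8s}.$$
Since $s\le n$, the number of tuples is at most
$$9l^2s^2n^{l-3}\Bigl(6n+\frac{7n^2}{8s}\Bigr)\le\bigl(54+\tfrac{63}8\bigr)l^2s\,n^{l-1}\le62\,l^2s\,n^{l-1}.$$

**Step G: adding up.** The number of ordered tuples is
$$n(n-1)\cdots(n-l+1)\ge n^l\Bigl(1-\sum_{i<l}\frac in\Bigr)\ge n^l-\tfrac{l^2}2n^{l-1}.$$
By (7), $kn^{l-1}\le\frac13s\,n^{l-1}$, and $s\ge1$. Steps A, C, E, F together give
$$n^l\le n(k+1)^l+\tfrac12\,3^l\,n\,s^{l-1}+6\tfrac ksn^l+\bigl(\tfrac13+\tfrac{l^2}2+7l+62l^2\bigr)s\,n^{l-1}.$$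
For $l\ge3$ the last bracket is at most $70l^2$, as $\frac13\le l^2$ and $7l\le\frac73l^2$. By (7), $s\,n^{l-1}=n^l\sqrt{k/n}$, and $6\frac ksn^l\le l^2n^l\sqrt{k/n}$. Also $n\,s^{l-1}=n^l(k/n)^{(l-1)/2}\le n^l\sqrt{k/n}$. Hence
$$n^l\bigl(1-(71l^2+3^l)\sqrt{k/n}\bigr)\le n(k+1)^l,$$
and dividing by $n$ gives (2). $\square$

## From inequality (2) to $ck^{3/2}$ and to $(1+o(1))k^{l/(l-1)}$

**Proof of Theorem 1.** Recall $k\ge1$. If $G$ is complete, $n=k+1\le2k^{3/2}$. Otherwise apply (2) with $l=3$, where $C_3=71\cdot9+27=666$. If $n\ge1332^2k$, then $n\ge9k$ and $666\sqrt{k/n}\le\frac12$. So $n^2\le2(k+1)^3\le16k^3$, and $n\le4k^{3/2}$. If $n<1332^2k$, then $n<2\cdot10^6k\le2\cdot10^6k^{3/2}$, because $1332^2=1774224$. $\blacksquare$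

**Proof of the second part of Theorem 2.** Write $\varepsilon=k^{-1/(2(l-1))}$. For complete graphs $n=k+1\le k^{l/(l-1)}(1+\frac1k)$ and $\frac1k\le\varepsilon$. So let $G$ be non-complete, and suppose $n>k^{l/(l-1)}$, since otherwise there is nothing to prove. Then $k/n<k^{-1/(l-1)}=\varepsilon^2$. Choose $k_0(l)$ such that $k\ge k_0(l)$ implies $\varepsilon^2\le\frac19$ and $C_l\varepsilon\le\frac12$. For $k\ge k_0(l)$ we have $n\ge9k$ and $C_l\sqrt{k/n}\le C_l\varepsilon\le\frac12$, so (2) gives
$$n\le(k+1)^{l/(l-1)}(1-C_l\varepsilon)^{-1/(l-1)}\le k^{l/(l-1)}\Bigl(1+\frac1k\Bigr)^2(1+2C_l\varepsilon)=k^{l/(l-1)}\bigl(1+O_l(\varepsilon)\bigr).$$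
Here we used $\frac l{l-1}\le2$, and $(1-x)^{-1/(l-1)}\le(1-x)^{-1}\le1+2x$ for $0\le x\le\frac12$. For $k<k_0(l)$, either $n<9k$, or $n<4C_l^2k$, or (2) gives $n^{l-1}\le2(k+1)^l$. In each case $n$ is bounded in terms of $l$, so the estimate holds after enlarging the implied constant. $\blacksquare$

## Orthogonality in projective space: the lower bound

For Theorem 3 we want equality, more or less, in the first count $\binom nl\le n\binom kl$: a $k$-regular graph of connectivity $k$ in which every $l$-set lies in the neighborhood of a vertex.

Fix $l\ge3$ and a prime $q\ge\max(41,l)$. Let $\mathcal P$ be the set of points of $PG(l,q)$, that is, of one-dimensional subspaces of $\mathbb F_q^{l+1}$. Let $\perp$ be orthogonality for the standard dot product. Write $\theta_d=\frac{q^d-1}{q-1}$ for the number of points in a $d$-dimensional subspace, and $m=q^{l-2}\ge q$. For $x\in\mathcal P$ and distinct $x,y$,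
$$|\mathcal P|=\theta_{l+1}=q\,\theta_l+1,\quad|x^\perp|=\theta_l,\quad|x^\perp\cap y^\perp|=\theta_{l-1}\le\tfrac{q}{q-1}m\le\tfrac32m,\quad\theta_l-\theta_{l-1}=q^{l-1}.$$
Let $\mathcal Q=\{x\in\mathcal P:x\perp x\}$ be the set of isotropic points. (For instance, over $\mathbb F_3$ the point spanned by $(1,1,1,0)$ is isotropic, and the one spanned by $(1,0,0,0)$ is not.)

The natural attempt is to join $x\ne y$ in $\mathcal P$ when $x\perp y$. There are about $q^l$ points, degrees are about $q^{l-1}$, and $l$ points span a space of dimension at most $l$, so some point $z$ is orthogonal to all of them. It fails in one situation. Let $z\in\mathcal Q$, and let $X$ consist of $z$ and $l-1$ further points that together with $z$ span the $l$-dimensional space $z^\perp$. The only point orthogonal to all of $X$ is $z$ itself, which is in $X$, so $X$ has no common neighbor. The repair is to give every isotropic point a twin.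

**Step 1: the graph with twins.** Let $V=(\mathcal P\times\{1\})\cup(\mathcal Q\times\{2\})$. Put $n=|V|\ge\theta_{l+1}\ge q^l+q^{l-1}$. Write $\hat v$ for the point of $v$, and $\hat A=\{\hat v:v\in A\}$. Let $G_0$ be the graph on $V$ with $u\sim v$ iff $u\ne v$ and $\hat u\perp\hat v$. Note that $(x,1)$ and $(x,2)$ are adjacent for $x\in\mathcal Q$.

*(i) Every $l$-set $X\subseteq V$ has a common neighbor outside $X$.* The points in $\hat X$ span a space of dimension at most $l$, so $\hat X^\perp\ne\emptyset$. If there is a point $z\in\hat X^\perp\setminus\hat X$, then $(z,1)$ works. Otherwise $\hat X^\perp\subseteq\hat X$ has at most $l<q+1$ points. A subspace of dimension at least $2$ has at least $q+1$ points, so $\hat X^\perp$ is a single point $z$. Then $\hat X$ spans dimension $l$, so $|\hat X|=l=|X|$. Moreover $z\in\hat X\subseteq z^\perp$, so $z\in\mathcal Q$. As $|\hat X|=|X|$, exactly one of $(z,1),(z,2)$ is in $X$. The other is adjacent to all of $X$.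

*(ii) Degrees.* From the definition, $\deg_{G_0}(v)=\theta_l+|\hat v^\perp\cap\mathcal Q|-[\hat v\in\mathcal Q]$, where the bracket is $1$ if $\hat v\in\mathcal Q$ and $0$ otherwise. On the $l$-dimensional space $U=\hat v^\perp$ the form $x\cdot x$ is not identically zero. Otherwise, since $q$ is odd and $2\,x\cdot y=(x+y)\cdot(x+y)-x\cdot x-y\cdot y$, we would have $U\subseteq U^\perp$, although $\dim U^\perp=1<l$. So $x\cdot x$ is a nonzero polynomial of degree $2$ in $l$ coordinates on $U$. Such a polynomial has at most $2q^{l-1}$ zeros. Hence $|\hat v^\perp\cap\mathcal Q|\le2q^{l-1}/(q-1)\le3m$. With $\theta_l=q^{l-1}+\theta_{l-1}$ and $1\le\theta_{l-1}\le\frac32m$,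
$$q^{l-1}\le\theta_l-1\le\deg_{G_0}(v)\le q^{l-1}+5m.\tag{8}$$

Two things are still wrong. The degrees are not all equal, so a neighborhood need not be a smallest separating set. And the twins are dangerous: if $(x,1)$ and $(x,2)$ had the same closed neighborhood in a $k$-regular graph, the two together would have only $k-1$ neighbors, and $\kappa<k$ if anything lies beyond. So before regularizing we make sure that twins stay different.

**Step 2: breaking the twins.** Consider the bipartite graph between $\mathcal Q$ and $\mathcal P$ in which $x\in\mathcal Q$ is joined to $y\in\mathcal P$ iff $x\not\perp y$. Vertices of $\mathcal Q$ have degree $\theta_{l+1}-\theta_l=q^l$, and vertices of $\mathcal P$ have degree at most $q^l$. So a set $S\subseteq\mathcal Q$ sends out $|S|q^l$ edges, and these need at least $|S|$ ends. By Hall's theorem there is an injection $\psi:\mathcal Q\to\mathcal P$ with $\psi(x)\not\perp x$; in particular $\psi(x)\ne x$. Put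
$$G_1=G_0+\{(x,1)(\psi(x),1):x\in\mathcal Q\},\qquad\Phi=\{(x,2)(\psi(x),1):x\in\mathcal Q\}.$$
The pairs in $\Phi$ are not edges of $G_1$: they are not edges of $G_0$ as $x\not\perp\psi(x)$, and the added edges join vertices with second entry $1$. Since $\psi$ is injective, a vertex gains at most two edges in $G_1$, and at most one more from $\Phi$. So by (8), degrees in $G_1$ are at most $q^{l-1}+5m+2$, and degrees in $B:=G_1\cup\Phi$ are at most $\beta:=q^{l-1}+5m+3$.

**Step 3: making the graph regular.** Let
$$k=q^{l-1}+8m+1,$$
which is even because $q$ is odd. Let $g(v)=k-\deg_{G_1}(v)$. Then $2m\le3m-1\le g(v)\le8m+1\le9m$. The sum $\sum_vg(v)=kn-2|E(G_1)|$ is even.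

**Claim 4.** There is a graph $D$ on $V$, edge-disjoint from $B$, with $\deg_D(v)=g(v)$ for all $v$.

*Proof.* Among all graphs $D$ on $V$ that are edge-disjoint from $B$ and satisfy $\deg_D\le g$, take one with as many edges as possible. Let $S=\{v:\deg_D(v)<g(v)\}$ and suppose $S\ne\emptyset$. Two vertices of $S$ not adjacent in $B\cup D$ could be joined in $D$, so $S$ is a clique in $B\cup D$. Write $\mathcal N[\cdot]$ for closed neighborhoods in $B\cup D$. They have at most $\nu:=\beta+9m+1\le q^{l-1}+16m$ elements, so $|S|\le\nu$. The total deficit $\sum_v(g(v)-\deg_D(v))$ is even and positive. So there are $u,w\in S$ which are either distinct, or equal with deficit at least $2$.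

We look for an edge of $D$ to switch. The number of oriented edges of $D$ is $\sum_v\deg_D(v)\ge\sum_vg(v)-9m|S|\ge2mn-9m\nu$. At most $2\cdot9m\nu$ oriented edges $(y,z)$ have $y\in\mathcal N[u]$ or $z\in\mathcal N[w]$, since $D$-degrees are at most $9m$. Now
$$2mn>2mq^l>27m(q^{l-1}+16m)\ge27m\nu,$$
where the middle inequality says $2q^2>27(q+16)$. This holds at $q=41$, where it reads $3362>1539$, and hence for all $q\ge41$, as $2q^2-27q$ increases there. So $D$ has an oriented edge $(y,z)$ with $y\notin\mathcal N[u]$ and $z\notin\mathcal N[w]$.

If $u\ne w$, then $u,w$ are adjacent in $B\cup D$, so $w\in\mathcal N[u]$ and $u\in\mathcal N[w]$, which gives $y\ne w$ and $z\ne u$. In either case $uy$ and $wz$ are non-edges of $B\cup D$. They are distinct: $uy=wz$ would require $u=w$ and $y=z$, which is impossible, or $u=z$ and $y=w$. The latter is excluded if $u\ne w$, and if $u=w$ it would give $z=w\in\mathcal N[w]$. Replace $yz$ by $uy$ and $wz$. The degrees of $y$ and $z$ do not change, $u$ and $w$ gain one each (or $u=w$ gains two), and so $\deg_D\le g$ still holds. The new graph is edge-disjoint from $B$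 and has one more edge, a contradiction. $\square$

Let $G=G_1\cup D$. It is $k$-regular, contains $G_0$, and contains no pair of $\Phi$ as an edge. By (8), each vertex has at most $k-q^{l-1}=8m+1$ neighbors in $G$ that are not neighbors in $G_0$; call these extra neighbors.

**Step 4: small separating sets cut off few vertices.** To prove $\kappa(G)\ge k$, suppose a set $T$ with $|T|<k$ separates $G$. Write $V\setminus T=A\sqcup A'$ with no edges between $A$ and $A'$, both nonempty, and $|A|\le|A'|$. Then $N(A)\subseteq T$, so $|N(A)|<k$, and $|A'|\ge(n-k)/2$. We show that $A$ is small.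

Let $\alpha=|\hat A|$. No point of $\hat A$ is orthogonal to a point of $\hat A'$: if $a\in A$ and $b\in A'$ had $\hat a\perp\hat b$, then $a\ne b$ would be adjacent in $G_0$. Counting in two ways, $\sum_y|y^\perp\cap\hat A|=\alpha\theta_l$ and $\sum_y|y^\perp\cap\hat A|^2=\alpha\theta_l+\alpha(\alpha-1)\theta_{l-1}$, with $y$ running over $\mathcal P$. Therefore
$$\sum_{y\in\mathcal P}\Bigl(|y^\perp\cap\hat A|-\frac{\alpha\theta_l}{\theta_{l+1}}\Bigr)^2=\alpha\theta_l+\alpha(\alpha-1)\theta_{l-1}-\frac{\alpha^2\theta_l^2}{\theta_{l+1}}=\alpha q^{l-1}+\alpha^2\Bigl(\theta_{l-1}-\frac{\theta_l^2}{\theta_{l+1}}\Bigr)\le\alpha q^{l-1}.$$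
The last step uses $\theta_{l-1}\theta_{l+1}\le\theta_l^2$, which after multiplying by $(q-1)^2$ says $q^{l-1}+q^{l+1}\ge2q^l$. Each $y\in\hat A'$ has $|y^\perp\cap\hat A|=0$ and contributes $\alpha^2\theta_l^2/\theta_{l+1}^2$. So
$$\alpha\,|\hat A'|\le q^{l-1}\Bigl(\frac{\theta_{l+1}}{\theta_l}\Bigr)^2\le q^{l-1}(q+1)^2 .$$
On the other hand, $n-k\ge q^l-8m-1\ge q^l-9m\ge\frac12q^l$, because $q^2\ge18$. As each point carries at most two vertices, $|\hat A'|\ge\frac12|A'|\ge\frac18q^l$. Hence $\alpha\le8(q+1)^2/q\le9q$ (as $8(1+\frac1{41})^2<9$), and $|A|\le18q$.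

**Step 5: small sets have at least $k$ neighbors.** We contradict $|N(A)|<k$ in each case.

*Case $|A|=1$.* Then $|N(A)|=k$ by regularity.

*Case $A=\{(x,1),(x,2)\}$ with $x\in\mathcal Q$.* In $G_0$ both vertices have the same closed neighborhood $C$, namely all vertices whose point is in $x^\perp$. Let $\mathrm{ext}_i=N_G((x,i))\setminus C$. As $C\setminus\{(x,i)\}\subseteq N_G((x,i))$, we have $|\mathrm{ext}_i|=k-|C|+1$. The vertex $(\psi(x),1)$ is not in $C$, is adjacent to $(x,1)$ in $G$, and is not adjacent to $(x,2)$ in $G$ because that pair is in $\Phi$. So it lies in $\mathrm{ext}_1\setminus\mathrm{ext}_2$, and $|\mathrm{ext}_1\cup\mathrm{ext}_2|\ge k-|C|+2$. Hence $|N(A)|=(|C|-2)+|\mathrm{ext}_1\cup\mathrm{ext}_2|\ge k$.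

*Otherwise* $A$ contains $u,v$ with $\hat u\ne\hat v$. In $G_0$ they have at most $2\theta_{l-1}\le3m$ common neighbors. A common neighbor in $G$ is a common neighbor in $G_0$ or an extra neighbor of $u$ or of $v$, so there are at most $3m+2(8m+1)\le20m$ of them. Thus, using $q\le m$,
$$|N(A)|\ge2k-20m-|A|\ge2k-20m-18q\ge2k-38m\ge k,$$
since $k\ge q^{l-1}=qm\ge41m$.

So $\kappa(G)\ge k$. Since $n>k+1$ and $G$ is $k$-regular, $G$ is not complete and every $N_G(v)$ is a $k$-element separating set, so $\kappa(G)=k$.

**Step 6: $G$ is $l$-critically $k$-connected.** Let $|X|\le l$. By (i), applied to an $l$-set containing $X$, there is $v\notin X$ with $X\subseteq N_{G_0}(v)\subseteq N_G(v)$. So $X$ lies in the $k$-element separating set $N_G(v)$, and (1)(a) applies.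

**Step 7: all large $k$.** For each prime $q\ge\max(41,l)$ we now have a non-complete $l$-critically $k_q$-connected graph with $k_q=q^{l-1}+8q^{l-2}+1$ and at least $q^l$ vertices. Given a large $k$, let $q$ be the largest prime with $k_q\le k$, let $G$ be the graph for $q$, and join $G$ completely to a clique $K_{k-k_q}$. A vertex of the clique is adjacent to all others, so every separating set of the join contains the whole clique; the separating sets of the join are exactly the clique together with a separating set of $G$. So the join has connectivity $k$. Let $X$ be a set of at most $l$ vertices of the join. Its part in $G$ lies in a $k_q$-element separating set of $G$, by Step 6. Adding the clique gives a $k$-element separating set containing $X$. By (1)(a), the join is $l$-critically $k$-connected.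

By the prime number theorem, the ratio of consecutive primes tends to $1$. If $q'$ is the prime after $q$, then $k_q\le k<k_{q'}$ and $k_{q'}/k_q\to1$. So $k_q=(1-o(1))k$. Since $k_q=(1+o(1))q^{l-1}$, the join has at least $q^l=(1-o(1))k^{l/(l-1)}$ vertices. Together with the upper bound in Theorem 2, $f_l(k)/k^{l/(l-1)}\to1$. $\blacksquare$
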